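\title{Growth of horizontal sections on the open unit disc:\\ counterexamples to a conjecture of Dwork}

\begin{abstract}
Let $K$ be a complete nonarchimedean field of characteristic $0$ and residue characteristic $p>0$. A conjecture of Dwork predicts that if a finite differential module over the ring of bounded power series has exactly $\delta\ge 1$ independent horizontal sections converging on the open unit disc, then the $i$-th coefficients of these sections grow at most like $i^{\delta-1}$. Over every $K$, and for every prescribed subexponential function, we construct a module of rank $3$ with $\delta=1$ whose nonzero horizontal sections are not bounded by a multiple of that function. So the conjecture is false. If $K$ is discretely valued and $|p|=p^{-1}$, we show that for given $n\ge\delta\ge1$ the prediction holds for all modules of rank $n$ with $\delta$ convergent sections if and only if $n\le\delta+1$. For $n\ge\delta+2$ no polynomial bound holds in general.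
\end{abstract}

\section{The question and the answer}

\subsection{The conjecture}

Let $K$ be a field of characteristic $0$, complete for a nontrivial nonarchimedean absolute value $|\cdot|$, with residue field of characteristic $p>0$. A linear differential system $y'=-Ay$ whose matrix $A$ has bounded analytic entries on the disc $|t|<1$ has a full space of formal power series solutions at $0$. Some of these may converge on the whole open disc. How fast can the coefficients of such a solution grow?

Let $K\{t\}$ be the ring of power series over $K$ that converge for $|t|<1$. For real $\sigma\ge0$ put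
\[
K[\![t]\!]_\sigma=\Bigl\{f=\sum_{i\ge0}f_it^i\in K[\![t]\!]\ :\ \sup_i\frac{|f_i|}{(i+1)^\sigma}<\infty\Bigr\}\subset K\{t\}.
\]
For $\sigma=0$ this is the ring $K[\![t]\!]_0$ of bounded power series. For every $\sigma$ it is a $K[\![t]\!]_0$-submodule of $K\{t\}$, stable under $\frac d{dt}$.

A \emph{finite differential module} over $K[\![t]\!]_0$ is a finitely generated projective $K[\![t]\!]_0$-module $M$ with a $K$-linear map $D:M\to M$ satisfying $D(fm)=f'm+fD(m)$. If $R$ is $K\{t\}$ or some $K[\![t]\!]_\sigma$, then $D$ extends to $M\otimes R=M\otimes_{K[\![t]\!]_0}R$ by the Leibniz rule. We write $H^0(M\otimes R)$ for the kernel of $D$ on $M\otimes R$, the space of \emph{horizontal sections}. As $M$ is projective, $H^0(M\otimes K[\![t]\!]_\sigma)$ is a subspace of $H^0(M\otimes K\{t\})$.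

We always write
\[
n=\operatorname{rank}M,\qquad \delta=\dim_KH^0(M\otimes K\{t\}).
\]
The module $M\otimes K[\![t]\!]$ is free over the local ring $K[\![t]\!]$. In a basis the equation $Dy=0$ reads $y'=-Ay$, and since $K$ has characteristic $0$ it has exactly one formal solution with any given value $y(0)\in K^n$. So the space of formal horizontal sections has dimension $n$, a horizontal section is determined by its value at $0$, and $\delta\le n$.

\begin{conjecture}[Dwork \cite{Book}]\label{conj}
Every finite differential module $M$ over $K[\![t]\!]_0$ with $\delta\ge1$ satisfies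
\[
H^0(M\otimes K[\![t]\!]_{\delta-1})=H^0(M\otimes K\{t\}).
\]
\end{conjecture}

If $\delta=0$, the right side is zero and there is nothing to prove.

\subsection{Why one would guess the exponent $\delta-1$}

Normalize $|p|=p^{-1}$. Let $M$ have basis $e_0,e_1$ with $De_0=-(1+t)^{-1}e_1$ and $De_1=0$. It has the horizontal sections $e_1$ and $e_0+\log(1+t)\,e_1$. So $n=\delta=2$, and the coefficients $\pm1/i$ of the logarithm satisfy $|1/i|\le i$, with equality when $i$ is a power of $p$. The exponent $\delta-1=1$ is right. Powers of the logarithm show in a similar way that $\delta-1$ cannot be lowered for larger $\delta$ (Example~\ref{ex:log}), and Proposition~\ref{prop:full} below shows that it suffices whenever $M$ is free and $n=\delta$.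

If only some formal sections converge, one might expect the convergent ones to behave as if they came from a module of rank $\delta$, without interference from the divergent directions. The simplest test supports this.

\begin{example}\label{ex:first}
Let $c\in K$ with $|c|>1$, let $g\in K[\![t]\!]_0$, and let $M$ have basis $e_0,e_1$ with $De_0=-ge_1$, $De_1=ce_1$. Then $he_0+ue_1$ is horizontal if and only if $h\in K$ and $u'+cu=hg$. The homogeneous equation has the solutions $u_0e^{-ct}$, and $|c^i/i!|\ge|c|^i$, so it has no nonzero solution in $K\{t\}$. On the other hand $c^{-1}\frac d{dt}$ has norm less than $1$ on bounded power series, so $u'+cu=g$ has the \emph{bounded} solution $\sum_{k\ge0}(-1)^kc^{-k-1}g^{(k)}$. Thus $\delta=1$, and the convergent section is bounded, as predicted.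
\end{example}

\subsection{Results}

The guess is wrong. For discretely valued $K$ it fails exactly from rank $\delta+2$ on. Here $\mathbb N=\{0,1,2,\dots\}$.

\begin{theorem}\label{thm:A}
Let $\omega:\mathbb N\to[1,\infty)$ satisfy $\omega(i)^{1/i}\to1$. There is a free differential module $M$ of rank $3$ over $K[\![t]\!]_0$ such that $H^0(M\otimes K\{t\})$ has dimension $1$ and is spanned by a section with a coordinate $f=\sum f_it^i$ for which $\sup_i|f_i|/\omega(i)=\infty$.

For $\omega(i)=e^{\sqrt i}$ this gives $H^0(M\otimes K[\![t]\!]_\sigma)=0$ for all $\sigma\ge0$. In particular Conjecture~\ref{conj} fails for this $M$, for which $\delta=1$.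
\end{theorem}

\begin{theorem}\label{thm:B}
For all $\delta\ge1$ and $n\ge\delta+2$ there is a free differential module $M$ of rank $n$ with $\dim H^0(M\otimes K\{t\})=\delta$ and $\dim H^0(M\otimes K[\![t]\!]_\sigma)=\delta-1$ for every $\sigma\ge0$.
\end{theorem}

\begin{theorem}\label{thm:C}
Let $K$ be discretely valued with $|p|=p^{-1}$. Every finite differential module $M$ over $K[\![t]\!]_0$ with $\delta\ge1$ and $n\le\delta+1$ satisfies
\[
H^0(M\otimes K[\![t]\!]_{\delta-1})=H^0(M\otimes K\{t\}).
\]
The exponent cannot be lowered: for each $\delta\ge 1$ and each $n\in\{\delta,\delta+1\}$ there is an $M$ with these invariants such that the equality fails when $\delta-1$ is replaced by any $\sigma$ with $0\le\sigma<\delta-1$.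
\end{theorem}

Theorems~\ref{thm:B} and \ref{thm:C} together give the following.

\begin{corollary}
Let $K$ be discretely valued with $|p|=p^{-1}$, and let $n\ge\delta\ge1$. The conclusion of Conjecture~\ref{conj} holds for all $M$ with invariants $(n,\delta)$ if and only if $n\le\delta+1$. For $n\ge\delta+2$ no finite exponent works.
\end{corollary}

Theorems~\ref{thm:A} and \ref{thm:B} hold for every $K$ as above and every normalization of $|\cdot|$. Theorem~\ref{thm:C} needs one, because for $c>0$ the space $K[\![t]\!]_\sigma$ formed with $|\cdot|$ is the space $K[\![t]\!]_{c\sigma}$ formed with $|\cdot|^c$. For $K$ not discretely valued we claim nothing about $n=\delta+1$.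

Sections~\ref{sec:idea} and \ref{sec:A} treat the counterexamples. Section~\ref{sec:full} treats $n=\delta$ and the sharpness of the exponent, and Section~\ref{sec:missing} treats $n=\delta+1$.

\subsection{Gauss norms}

For $0<\rho<1$ and $f=\sum f_it^i$ in $K\{t\}$, or more generally a Laurent series convergent on an annulus containing $|t|=\rho$, put $|f|_\rho=\sup_i|f_i|\rho^i$. By Gauss's lemma this is a multiplicative norm, so it extends to fraction fields. For vectors and matrices we take the maximum over the entries. The space $K\{t\}$ is complete for the family of norms $|\cdot|_\rho$, and $|f'|_\rho\le\rho^{-1}|f|_\rho$.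

\section{The idea: small divisors}\label{sec:idea}

For $\delta=1$ the conjecture says that the one convergent section is bounded. To violate it we look for a monic differential operator $L$ with bounded coefficients, injective on $K\{t\}$, and for an \emph{unbounded} $f\in K\{t\}$ such that $g=Lf$ is bounded. The equation $Lu=hg$ with $h$ constant then gives a module with $\delta=1$ whose convergent sections are unbounded. In Example~\ref{ex:first} this was impossible because $u\mapsto u'+cu$ has a bounded inverse. We need an operator that is injective and yet almost kills certain elements.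

A singular operator with this property is easy to find. Let $\theta=t\frac d{dt}$. Suppose that $\nu\in\mathbb Z_p$ is not a nonnegative integer and is approximated very well by integers $0<n_0<n_1<\cdots$, say $|\nu-n_k|\le|p|^{n_k}$. Then
\[
(\theta-\nu)t^i=(i-\nu)t^i .
\]
So $\theta-\nu$ is injective on $K\{t\}$ but nearly kills $t^{n_k}$. If integers $0\le r_k\le n_k$ tend to infinity with $r_k/n_k\to0$, then $f=\sum_kp^{-r_k}t^{n_k}$ converges on the open disc and is unbounded, while $(\theta-\nu)f=\sum_kp^{-r_k}(n_k-\nu)t^{n_k}$ is bounded. The defect is that $\theta-\nu$ is singular at $0$: dividing by $t$ to make it monic introduces the coefficient $-\nu/t$, which is not in $K[\![t]\!]_0$.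

We remove the singularity by adding a second derivative. Let
\begin{equation}\label{eq:L}
Lu=u''-\lambda(\theta-\nu)u=u''-\lambda tu'+\lambda\nu u ,\qquad \lambda=p^{-4}.
\end{equation}
This operator is monic with bounded coefficients. The added term is small compared with $\lambda$: for $\rho$ near $1$, $\lambda^{-1}\frac{d^2}{dt^2}$ has norm at most $|p|^4\rho^{-2}<1$. So one can hope to correct the monomial $t^{n_k}$ by smaller terms of lower degree to a polynomial $P_k$ with $LP_k=\lambda(\nu-n_k)t^{n_k}$. The corrections involve divisions by $i-\nu$ for $i<n_k$, and we have to see that these divisors are not too small. The price of the second derivative is order $2$, hence a module of rank $3$.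

\begin{example}\label{ex:p2}
Let $p=2$ and $\nu=2^2+2^4+2^{20}+\cdots$, where each exponent after the first is the sum of the preceding terms. Then $n_0=4$ and $|\nu-4|=|2|^4$. We look for $P_0=t^4+\pi_1t^2+\pi_2$. The coefficients of $t^2$ and $t^0$ in $LP_0$ vanish if and only if
\[
12-\lambda(2-\nu)\pi_1=0,\qquad 2\pi_1+\lambda\nu\pi_2=0 ,
\]
and then $LP_0=\lambda(\nu-4)t^4$. Here $|2-\nu|=|2|$ and $|\nu|=|2|^2$, so
\[
|\pi_1|=|2|^{2+4-1}=|2|^5,\qquad |\pi_2|=|2|^{5+1+4-2}=|2|^8 .
\]
Thus $P_0$ is $t^4$ plus small terms. The divisors $2-\nu$ and $-\nu$ did no harm: at all integers $0\le i<n_0$ we have $|i-\nu|=|i-n_0|$, and the only very small divisor is $n_0-\nu$ itself.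
\end{example}

Two points remain for the general proof: the corrections must be uniformly small in $k$, and $L$ must be injective on $K\{t\}$. The first follows from a factorial identity. The second holds because $|\lambda|$ is so large that the formal solutions of $Lu=0$ diverge.

\section{The counterexamples}\label{sec:A}

Here $\omega$ is as in Theorem~\ref{thm:A}. Since $p$ is zero in the residue field, $|p|<1$, so the closure of $\mathbb Q$ in $K$ is $\mathbb Q_p$, and $|x|=|p|^{v(x)}$ on $\mathbb Q_p$, where $v$ is the $p$-adic valuation.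

\subsection{The exponent $\nu$}

Put $m_0=2$ and, recursively,
\[
n_k=\sum_{l\le k}p^{m_l},\qquad m_{k+1}=n_k,\qquad \nu=\sum_{l\ge0}p^{m_l}\in\mathbb Z_p .
\]
The sequence $(m_k)$ is strictly increasing, because $m_{k+1}=n_k\ge p^{m_k}>m_k$. Hence $v(\nu-n_k)=m_{k+1}=n_k$. The base $p$ digits of $n_k$ are $0$ or $1$ with top exponent $m_k$, so $n_k<p^{m_k+1}\le p^{m_{k+1}}$. Therefore $n_{k+1}=n_k+p^{m_{k+1}}>2n_k$. Finally
\begin{equation}\label{eq:same}
|i-\nu|=|i-n_k|\qquad\text{for all integers }0\le i<n_k .
\end{equation}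
Indeed $0<n_k-i<p^{m_{k+1}}$ gives $v(i-n_k)<m_{k+1}=v(n_k-\nu)$.

The coefficient of $t^i$ in $Lu$, with $L$ as in \eqref{eq:L}, is
\begin{equation}\label{eq:rec}
(i+2)(i+1)u_{i+2}-\lambda(i-\nu)u_i .
\end{equation}

\subsection{$L$ is injective on $K\{t\}$}

Let $u\in K\{t\}$ with $Lu=0$, and let $\varepsilon\in\{0,1\}$. For $N\equiv\varepsilon\pmod2$, \eqref{eq:rec} gives
\[
u_N=u_\varepsilon\,\lambda^{(N-\varepsilon)/2}\,\frac1{N!}\prod_{\substack{0\le j\le N-2\\ j\equiv\varepsilon\ (2)}}(j-\nu).
\]
For each $k$ let $N\in\{n_k,n_k+1\}$ be the number with $N\equiv\varepsilon\pmod2$. All $j$ in the product are less than $n_k$, so by \eqref{eq:same} the product has absolute value $\prod|n_k-j|$. The $n_k-j$ are distinct integers in $[1,n_k]$, so their product divides $n_k!$. Since $v(n_k!)\le n_k/(p-1)\le n_k$, the absolute value is at least $|p|^{n_k}\ge|p|^N$. Also $|1/N!|\ge1$ and $|\lambda|^{(N-\varepsilon)/2}=|p|^{-2(N-\varepsilon)}\ge|p|^{-2(N-1)}$. Hence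
\[
|u_N|\ge|u_\varepsilon|\,|p|^{2-N}
\]
for infinitely many $N$. If $u_\varepsilon\ne0$, then $|u_N|\rho^N$ is unbounded for every $\rho$ with $|p|<\rho<1$, which contradicts $u\in K\{t\}$. So $u_0=u_1=0$ and $u=0$.

\subsection{The polynomials $P_k$}

In this subsection write $N=n_k$, and put
\[
P_k=\sum_{0\le j\le N/2}\pi_jt^{N-2j},\qquad \pi_0=1,\qquad
\pi_j=\prod_{i=1}^j\frac{(N-2i+2)(N-2i+1)}{\lambda(N-2i-\nu)} .
\]
The $\pi_j$ depend on $k$. The denominators are nonzero: by \eqref{eq:same}, $|N-2i-\nu|=|2i|$ for $1\le i\le N/2$. By \eqref{eq:rec}, the coefficient of $t^{N-2i}$ in $LP_k$ is $(N-2i+2)(N-2i+1)\pi_{i-1}-\lambda(N-2i-\nu)\pi_i=0$ for $1\le i\le N/2$, and only that of $t^N$ remains: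
\begin{equation}\label{eq:LP}
LP_k=\lambda(\nu-n_k)\,t^{n_k}.
\end{equation}
The numerators in $\pi_j$ multiply to $N!/(N-2j)!$, and the factors $N-2i-\nu$ have absolute values $|2i|$. So
\begin{equation}\label{eq:pi}
|\pi_j|=|\lambda|^{-j}\left|\frac{N!}{(N-2j)!\,2^jj!}\right|
=|p|^{4j}\left|\binom N{2j}\frac{(2j)!}{2^jj!}\right|\le|p|^{4j},
\end{equation}
because $(2j)!/(2^jj!)=1\cdot3\cdots(2j-1)$ is an integer.

\subsection{The functions $f$ and $g$}

We choose integers $0\le r_k\le n_k/2$ with
\[
r_k/n_k\to0,\qquad \sup_k\,|p|^{-r_k}/\omega(n_k)=\infty .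
\]
For $k\ge1$ let $r_k$ be the least nonnegative integer with $|p|^{-r_k}\ge k\,\omega(n_k)$. Then
\[
r_k\le1+\frac{\log k+\log\omega(n_k)}{\log(1/|p|)} ,
\]
so $r_k/n_k\to0$, as $\omega(i)^{1/i}\to1$ and $n_k\ge2^k$. For $k=0$ and for the finitely many $k$ with $r_k>n_k/2$, redefine $r_k=0$. Put
\[
b_k=p^{-r_k},\qquad f=\sum_kb_kP_k,\qquad g=Lf .
\]

\emph{$f$ lies in $K\{t\}$.} Let $|p|^2<\rho<1$. By \eqref{eq:pi}, $|\pi_j|\rho^{n_k-2j}\le(|p|^4\rho^{-2})^j\rho^{n_k}\le\rho^{n_k}$. So $|b_kP_k|_\rho\le|p|^{-r_k}\rho^{n_k}=(|p|^{-r_k/n_k}\rho)^{n_k}\to0$.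

\emph{$g$ is bounded.} $L$ is continuous for Gauss norms, so \eqref{eq:LP} gives $g=\sum_kb_k\lambda(\nu-n_k)t^{n_k}$. Here $|b_k(\nu-n_k)|=|p|^{n_k-r_k}\le1$, so all coefficients of $g$ have absolute value at most $|\lambda|$.

\emph{$|f_{n_k}|=|p|^{-r_k}$.} The term $b_kP_k$ contributes $b_k$, and $|b_k|\ge1$. Terms $b_lP_l$ with $l<k$ have degree less than $n_k$. A term with $l>k$ contributes nothing if $n_l-n_k$ is odd. If it is even, \eqref{eq:pi} with $2j=n_l-n_k$ shows that the contribution has absolute value at most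
\[
|p|^{-r_l}|p|^{2(n_l-n_k)}\le|p|^{\frac32n_l-2n_k}\le|p|^{n_k}<1 ,
\]
by $r_l\le n_l/2$ and $n_l\ge2n_k$. So $b_k$ dominates.

Hence $\sup_i|f_i|/\omega(i)\ge\sup_k|p|^{-r_k}/\omega(n_k)=\infty$.

\subsection{The module}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Let $M$ be free on $e_0,e_1,e_2$ with
\[
De_0=-g\,e_2,\qquad De_1=\lambda\nu\,e_2,\qquad De_2=-e_1-\lambda t\,e_2 .
\]
For $x=he_0+ue_1+qe_2$,
\[
Dx=h'e_0+(u'-q)e_1+(q'-\lambda tq+\lambda\nu u-hg)e_2 .
\]
So over $K\{t\}$ we have $Dx=0$ if and only if $h\in K$, $q=u'$ and $Lu=hg$. As $L$ is injective on $K\{t\}$, the map $x\mapsto h$ is injective on $H^0(M\otimes K\{t\})$. It takes $e_0+fe_1+f'e_2$ to $1$. Hence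
\[
H^0(M\otimes K\{t\})=K\cdot(e_0+fe_1+f'e_2).
\]
If $\omega(i)=e^{\sqrt i}$, then $\omega(i)^{1/i}\to1$ and $(i+1)^\sigma=O(\omega(i))$ for every $\sigma\ge0$. So $f\notin K[\![t]\!]_\sigma$ and $H^0(M\otimes K[\![t]\!]_\sigma)=0$. For $\sigma=\delta-1=0$ this contradicts Conjecture~\ref{conj}.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Let $M_3$ be the module just constructed for $\omega(i)=e^{\sqrt i}$, let $\mathbf 1$ be the trivial module of rank $1$, and let $Q=K[\![t]\!]_0e$ with $De=p^{-1}e$. A horizontal section $ue$ of $Q$ has $|u_i|=|u_0||p|^{-i}/|i!|\ge|u_0||p|^{-i}$, so $H^0(Q\otimes K\{t\})=0$. The module $M=M_3\oplus\mathbf 1^{\delta-1}\oplus Q^{\,n-\delta-2}$ has rank $n$. Its space of horizontal sections has dimension $1+(\delta-1)$ over $K\{t\}$ and $0+(\delta-1)$ over each $K[\![t]\!]_\sigma$.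
\end{proof}

\section{When all formal sections converge}\label{sec:full}

From now on $|p|=p^{-1}$, so $|k|^{-1}\le k$ for integers $k\ge1$. This is the only use of the normalization in the upper bounds. In this section $K$ need not be discretely valued. Write $\partial_k=\frac1{k!}\frac{d^k}{dt^k}$. The Leibniz rule is $\partial_s(fg)=\sum_k\partial_{s-k}f\,\partial_kg$. Let $F=\operatorname{Frac}K\{t\}$. For all Laurent series convergent on an annulus containing $|t|=\rho$, and for their quotients,
\begin{equation}\label{eq:div}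
|\partial_kf|_\rho\le\rho^{-k}|f|_\rho .
\end{equation}
For series this holds because $\partial_kt^i=\binom ikt^{i-k}$ with $\binom ik\in\mathbb Z$ for all $i\in\mathbb Z$. For $f=g/u$ it follows by induction on $k$ from $u\,\partial_kf=\partial_kg-\sum_{i=1}^k\partial_iu\,\partial_{k-i}f$. For $f\in K[\![t]\!]_0$ put $|f|_1=\sup_i|f_i|=\lim_{\rho\to1}|f|_\rho$. For $m\ge1$ put $c_m(s)=\max(1,s)^{m-1}$.

The coefficients of a solution are the values $\partial_sy(0)$. From $y'=-Ay$ one gets $\partial_sy=\frac1{s!}R_sy$ with a matrix $R_s$ bounded by a power $C^s$, but the factor $1/s!$ and the power ruin any polynomial bound. The remedy is to express $\partial_sy$ through the derivatives of order less than $m$ only, where $m$ is the number of independent solutions. Each reduction of $m$ by one costs one division by an integer $k\le s$, hence one factor $s$.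

\begin{lemma}[a lemma of Dwork--Robba type]\label{lem:DR}
Let $U\subset F$ be a $K$-subspace of dimension $m\ge1$. There are $B_{s,i}\in F$ $(s\ge0$, $0\le i<m)$ with $\partial_su=\sum_{i<m}B_{s,i}\,\partial_iu$ for all $u\in U$ and $|B_{s,i}|_\rho\le\rho^{i-s}c_m(s)$ for all $\rho\in(0,1)$.
\end{lemma}

\begin{proof}
Induction on $m$. If $m=1$ and $U=Ku_*$, take $B_{s,0}=\partial_su_*/u_*$ and use \eqref{eq:div}.

Let $m\ge2$. Fix $0\ne u_*\in U$ and put $U'=\{(u/u_*)':u\in U\}$. As $F\subset K(\!(t)\!)$ has field of constants $K$, $\dim U'=m-1$. Let $B'_{s,j}$ be the coefficients for $U'$. For $u\in U$ put $\phi=u/u_*$ and $\tau=\phi'$. Then, with $k\ge1$ in the second line,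
\begin{align*}
\partial_su&=\phi\,\partial_su_*+\sum_{k=1}^s\partial_{s-k}u_*\,\partial_k\phi,\\
\partial_k\phi&=\tfrac1k\,\partial_{k-1}\tau=\tfrac1k\sum_{j\le m-2}B'_{k-1,j}\,\partial_j\tau,\\
\partial_j\tau&=(j+1)\,\partial_{j+1}\phi=(j+1)\sum_{i\le j+1}\partial_{j+1-i}(u_*^{-1})\,\partial_iu .
\end{align*}
Substitution expresses $\partial_su$ through the $\partial_iu$ with $i\le m-1$. The first term contributes $\partial_su_*/u_*$ to $B_{s,0}$, of norm at most $\rho^{-s}$. By \eqref{eq:div}, each other contribution to $B_{s,i}$ has norm at most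
\[
|k|^{-1}\cdot\rho^{-(s-k)}|u_*|_\rho\cdot\rho^{\,j-k+1}c_{m-1}(k-1)\cdot\rho^{-(j+1-i)}|u_*|_\rho^{-1}
=|k|^{-1}c_{m-1}(k-1)\,\rho^{i-s}.
\]
As $|k|^{-1}\le k\le s$ and $c_{m-1}(k-1)\le s^{m-2}$, this is at most $s^{m-1}\rho^{i-s}$.
\end{proof}

Let $M$ be free with basis $e_1,\dots,e_n$. We identify elements with coordinate columns and write $D=\frac d{dt}+A$, where $A$ has entries in $K[\![t]\!]_0$. Fix $C\ge1$ with $|A|_1\le C$.

\begin{lemma}\label{lem:H}
Let $V\subset H^0(M\otimes K\{t\})$ have dimension $m\ge1$, and put $C_1=C^{m-1}/|(m-1)!|\ge1$. There are $n\times n$ matrices $H_s$ over $F$ $(s\ge0)$ such that $\partial_sy=H_sy$ for all $y\in V$ and $|H_s|_\rho\le C_1c_m(s)\rho^{-s}$ for all $\rho\in(0,1)$.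
\end{lemma}

\begin{proof}
For $y\in V$ we have $y'=-Ay$, so $j!\,\partial_jy=R_jy$ with $R_0=I$ and $R_{j+1}=R_j'-R_jA$. Since $|R_j'|_1\le|R_j|_1$, we get $|R_j|_1\le C^j$. Let $U_i=\{y_i:y\in V\}$ be the space of $i$-th coordinates, of dimension $m_i\le m$. If $U_i=0$, let row $i$ of $H_s$ be zero. Otherwise let it be $\sum_{j<m_i}B_{s,j}\frac1{j!}(R_j)_i$, where $(R_j)_i$ is row $i$ of $R_j$ and the $B_{s,j}$ come from Lemma~\ref{lem:DR} for $U_i$. Then $\partial_sy_i=\sum_jB_{s,j}\,\partial_jy_i$ is the $i$-th entry of $H_sy$. The bound holds because $\rho^{j-s}c_{m_i}(s)\le\rho^{-s}c_m(s)$ and $C^j/|j!|\le C_1$ for $j\le m-1$.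
\end{proof}

\begin{proposition}\label{prop:full}
Let $M$ be free of rank $n\ge1$ with $\dim H^0(M\otimes K\{t\})=n$. Then all its horizontal sections over $K\{t\}$ lie in $M\otimes K[\![t]\!]_{n-1}$.
\end{proposition}

\begin{proof}
Apply Lemma~\ref{lem:H} with $V=H^0(M\otimes K\{t\})$ and $m=n$. Let $Y$ be the square matrix whose columns are a basis of $V$. Horizontal sections are determined by their values at $0$, so $\det Y(0)\ne0$. From $H_sY=\partial_sY=\frac1{s!}R_sY$ we get $H_s=\frac1{s!}R_s$, so $H_s$ has entries in $K[\![t]\!]_0$ and may be evaluated at $0$. For every $\rho<1$, $|H_s(0)|\le|H_s|_\rho\le C_1c_n(s)\rho^{-s}$. Letting $\rho\to1$ gives $|H_s(0)|\le C_1c_n(s)$. The $s$-th coefficient of $y\in V$ is $\partial_sy(0)=H_s(0)y(0)$, of absolute value at most $C_1|y(0)|\max(1,s)^{n-1}$.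
\end{proof}

It was essential that $H_s$ has no poles in the disc, and this was where $n=\delta$ entered.

\begin{example}[sharpness]\label{ex:log}
Let $\delta\ge1$, and let $S_\delta$ be free on $e_0,\dots,e_{\delta-1}$ with $De_j=-(1+t)^{-1}e_{j+1}$, where $e_\delta=0$. Put $\ell=\log(1+t)$. The sections $\sum_{j\ge i}\frac{\ell^{\,j-i}}{(j-i)!}e_j$, $0\le i<\delta$, are horizontal and independent, so $S_\delta$ has rank $\delta$ and $\delta$ independent convergent sections. The section with $i=0$ has the coordinate $\ell^{\delta-1}/(\delta-1)!$.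

Suppose $\ell^{\delta-1}\in K[\![t]\!]_\sigma$ with $\sigma\ge0$. As $\rho\le e^{-(1-\rho)}$, we have
\[
\sup_i(i+1)^\sigma\rho^i\le e\,\sup_{x>0}x^\sigma e^{-(1-\rho)x}=O((1-\rho)^{-\sigma}),
\]
so $|\ell|_\rho^{\delta-1}=|\ell^{\delta-1}|_\rho=O((1-\rho)^{-\sigma})$. For $\rho=1-p^{-h}$, $h\ge1$, the coefficient of $t^{p^h}$ in $\ell$ gives $|\ell|_\rho\ge p^h(1-p^{-h})^{p^h}\ge\frac14p^h$, since $(1-1/x)^x\ge\frac14$ for $x\ge2$. Hence $(p^h/4)^{\delta-1}=O(p^{h\sigma})$ as $h\to\infty$, so $\sigma\ge\delta-1$.

The module $S_\delta$, and $S_\delta\oplus Q$ with $Q$ from the proof of Theorem~\ref{thm:B}, prove the last statement of Theorem~\ref{thm:C} for $n=\delta$ and $n=\delta+1$.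
\end{example}

\section{When one formal section diverges}\label{sec:missing}

Now let $K$ be discretely valued with valuation ring $\mathfrak o$ and uniformizer $\pi$, still with $|p|=p^{-1}$. Then $K[\![t]\!]_0=\mathfrak o[\![t]\!][1/\pi]$ is a principal ideal domain. Indeed $\mathfrak o[\![t]\!]$ is a two-dimensional regular local ring, hence a unique factorization domain. Inverting $\pi$ removes the maximal ideal and leaves a unique factorization domain of dimension $1$. So every finite differential module is free, and Proposition~\ref{prop:full} proves Theorem~\ref{thm:C} for $n=\delta$.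

Let $n=\delta+1$, $m=\delta=n-1\ge1$, $V=H^0(M\otimes K\{t\})$, and let $v_1,\dots,v_m$ be a basis of $V$. We keep the notation $e_1,\dots,e_n$, $A$, $C$, $C_1$ of Section~\ref{sec:full}, and put $a=\operatorname{tr}A\in K[\![t]\!]_0$.

\subsection{The strategy}

If $V$ lies in $S\otimes K\{t\}$ for a $D$-stable direct summand $S\subset M$ of rank $\delta$, then Proposition~\ref{prop:full} for $S$ gives the theorem. So the question is whether the subspace spanned by $V$, which is defined over $K\{t\}$, is already defined over $K[\![t]\!]_0$. (By the same argument, no such $S$ exists for the module of Theorem~\ref{thm:A} with $\omega(i)=e^{\sqrt i}$.) When $n=\delta+1$, the span of $V$ over $F$ is the kernel of the linear form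
\[
w(z)=\det(v_1,\dots,v_m,z)=\sum_iw_iz_i,\qquad w_i\in K\{t\},
\]
and we shall prove that the $w_i$ are bounded. Differentiating the determinant and inserting $v_j'=-Av_j$ and $z'=Dz-Az$ gives
\begin{equation}\label{eq:w}
w(Dz)=w(z)'+a\,w(z),
\end{equation}
since replacing each column in turn by its image under $A$ and summing multiplies the determinant by $\operatorname{tr}A$.

By \eqref{eq:w}, $w$ identifies the quotient by the span of $V$ with the rank one equation $h'+ah=0$. As one formal section diverges, this equation is not solvable in $K\{t\}$. We deduce that $\frac d{dt}-a$ is invertible near the boundary, and use this to find near the boundary a complementary vector $x$ with $Dx=ax$ and $w(x)=1$. For suitable large $s$ the operator $\frac1{s!}D^s$ is exponentially large along $x$, while it grows only polynomially along the span of $V$. Two subspaces separated in this way cannot come close to each other, so the projector $z\mapsto w(z)x$ onto the line of $x$ along the span of $V$ stays bounded. Its norm is $|w|_\rho|x|_\rho$, and a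 bound for $w$ follows. In Example~\ref{ex:first} the picture is explicit: $V$ is spanned by $e_0+ue_1$, $a=c$, $w(z)=z_1-uz_0$, $x=e_1$, and the norm of the projector is $\max(1,|u|_\rho)$.

\subsection{The linear form $w$ on closed discs and annuli}

For $0<\beta<1$ let $\mathcal O_\beta$ be the ring of power series convergent on $|t|\le\beta$. For a closed interval $I=[\alpha',\beta']\subset(0,1)$ let $\mathcal O(I)$ be the ring of Laurent series convergent on $\alpha'\le|t|\le\beta'$, complete for the norm $\max(|\cdot|_{\alpha'},|\cdot|_{\beta'})$. These are domains. If the radii lie in $p^{\mathbb Q}$ they are affinoid algebras, and the Nullstellensatz says that functions without a common zero in the disc or annulus, over finite extensions of $K$, generate the unit ideal.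

\begin{lemma}\label{lem:w}
The $w_i$ have no common zero in $|t|<1$, over any finite extension of $K$. Let $\mathcal O$ be $\mathcal O_\beta$ or $\mathcal O(I)$ with radii in $p^{\mathbb Q}$. Then $w:\mathcal O^n\to\mathcal O$ is onto, and its kernel is $\bigoplus_j\mathcal Ov_j$.
\end{lemma}

\begin{proof}
Let $t_0$ be a common zero in a finite extension $K'$ of $K$. Up to sign the $w_i$ are the maximal minors of the matrix $(v_1,\dots,v_m)$, so there are $c_j\in K'$, not all zero, such that $y=\sum c_jv_j$ vanishes at $t_0$. As $y'=-Ay$, all derivatives of $y$ vanish at $t_0$, so $y=0$. But the vectors $v_j(0)\in K^n$ are independent over $K$, hence over $K'$, so $y(0)\ne0$, a contradiction.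

By the Nullstellensatz, $1=\sum b_iw_i$ with $b_i\in\mathcal O$, so $w$ is onto. Clearly $w(v_j)=0$. Let $w(z)=0$. As some $w_i\ne0$, the $m=n-1$ vectors $v_j$ are independent over $\operatorname{Frac}\mathcal O$ and span the kernel of $w$ there. So $z=\sum f_jv_j$ with unique $f_j\in\operatorname{Frac}\mathcal O$. Omitting row $i$ gives a square system with determinant $\pm w_i$, so $w_if_j\in\mathcal O$ by Cramer's rule. Hence $f_j=\sum_ib_iw_if_j\in\mathcal O$.
\end{proof}

\subsection{The rank one equation}

Put $a_s^{\pm}=\frac1{s!}\bigl(\frac d{dt}\pm a\bigr)^s(1)\in K[\![t]\!]_0$. We need both signs: $a_s^-$ for solving $f'-af=g$, and $a_s^+$ for the action of $D^s$ on a vector $x$ with $Dx=ax$.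

\begin{lemma}\label{lem:exp}
$\limsup_s|a_s^{\pm}|_1^{1/s}>1$ for both signs.
\end{lemma}

\begin{proof}
Suppose this fails for one sign. Then $h_\pm=\sum_s(-t)^sa_s^\pm$ converges in $K\{t\}$, as $|t^sa_s^\pm|_\rho\le\rho^s|a_s^\pm|_1\to0$ for all $\rho<1$. Since $(\frac d{dt}\pm a)a_s^\pm=(s+1)a_{s+1}^\pm$,
\[
h_\pm'\pm ah_\pm=-\sum_{s\ge1}s(-t)^{s-1}a_s^\pm+\sum_{s\ge0}(-t)^s(s+1)a_{s+1}^\pm=0,
\]
and $h_\pm(0)=1$. By this equation, at a zero of $h_\pm$ all derivatives would vanish, so $h_\pm$ has no zero in $|t|<1$. By the Nullstellensatz its formal inverse converges on every closed disc of radius less than $1$ in $p^{\mathbb Q}$, so $h_\pm$ is a unit of $K\{t\}$. Put $h=h_+$ or $h=h_-^{-1}$, according to the sign. In either case $h\in K\{t\}$, $h'=-ah$ and $h(0)=1$.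

We show that all formal sections then converge. Let $\beta\in p^{\mathbb Q}$, $\beta<1$. By Lemma~\ref{lem:w} there is $x_0\in\mathcal O_\beta^n$ with $w(x_0)=h$. By \eqref{eq:w}, $w(Dx_0)=h'+ah=0$, so $Dx_0=\sum g_jv_j$ with $g_j\in\mathcal O_\beta$. For $\beta'<\beta$ the $g_j$ have primitives $G_j\in\mathcal O_{\beta'}$, and $x=x_0-\sum G_jv_j$ is horizontal with $w(x)=h\ne0$. As $w$ vanishes on $V$, $x\notin V$. So $V\oplus Kx$ is the whole $n$-dimensional space of formal horizontal sections, and all of them converge on $|t|\le\beta'$. As $\beta'<1$ is arbitrary, $\delta=n$, a contradiction.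
\end{proof}

\begin{lemma}\label{lem:bij}
There is $\alpha\in(0,1)$ such that $\frac d{dt}-a$ is bijective on $\mathcal O(I)$ for every closed interval $I\subset(\alpha,1)$.
\end{lemma}

\begin{proof}
The idea is that of Example~\ref{ex:first}: a suitable power of $\frac d{dt}-a$ is a small perturbation of multiplication by a unit, which replaces the constant $c$.

By Lemma~\ref{lem:exp} there is a least $s$ with $|a_s^-|_1>1$. As $a_0^-=1$, we have $s\ge1$, and $|a_j^-|_1\le1$ for $j<s$. Put $b=a_s^-=\sum b_it^i$. Since $K$ is discretely valued, $\sup|b_i|=|b|_1$ is attained. Let $i_0$ be the least index attaining it. For $\rho$ close to $1$ we have $|b_i|\rho^i<|b_{i_0}|\rho^{i_0}$ for all $i\ne i_0$: this is automatic for $i>i_0$, and for the finitely many $i<i_0$ we have $|b_i|<|b_{i_0}|$. So on annuli near the boundary $b=b_{i_0}t^{i_0}(1+\epsilon)$ with $|\epsilon|_\rho<1$, and there is $\alpha$ such that $b$ is a unit of $\mathcal O(I)$ for all $I\subset(\alpha,1)$. Since $|b|_\rho\to|b|_1>1\ge|a_j^-|_1$, after enlarging $\alpha$ we also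 have
\[
|a_j^-|_1\,\rho^{j-s}<|b|_\rho\qquad(\rho\in(\alpha,1),\ j<s).
\]
By the Leibniz rule $(\frac d{dt}-a)^s(f\cdot1)=\sum_j\binom sjf^{(s-j)}(\frac d{dt}-a)^j(1)$, so
\[
\frac1{s!}\Bigl(\frac d{dt}-a\Bigr)^s=\sum_{j=0}^sa_j^-\partial_{s-j}=b\Bigl(1+\sum_{j<s}b^{-1}a_j^-\partial_{s-j}\Bigr).
\]
Let $I=[\alpha',\beta']\subset(\alpha,1)$. By \eqref{eq:div} the sum over $j<s$ has operator norm less than $1$ for $|\cdot|_{\alpha'}$ and for $|\cdot|_{\beta'}$, hence on the Banach space $\mathcal O(I)$. So the last bracket is invertible by its Neumann series. Therefore $(\frac d{dt}-a)^s$ is bijective on $\mathcal O(I)$, and so is $\frac d{dt}-a$.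
\end{proof}

The proof uses discreteness to keep the zeros of $b$ away from the boundary. Besides this, discreteness is used only to make $K[\![t]\!]_0$ a principal ideal domain.

\subsection{The complementary vector and the bounded projector}

Fix $\alpha$ as in Lemma~\ref{lem:bij}. Let $\mathcal R$ be the ring of analytic functions on $\alpha<|t|<1$, and $\mathcal F=\operatorname{Frac}\mathcal R\supset F$.

\begin{lemma}\label{lem:x}
There is $x\in\mathcal R^n$ with $Dx=ax$ and $w(x)=1$.
\end{lemma}

\begin{proof}
Let $I\subset(\alpha,1)$ be a closed interval with ends in $p^{\mathbb Q}$. By Lemma~\ref{lem:w} there is $x_0\in\mathcal O(I)^n$ with $w(x_0)=1$. By \eqref{eq:w}, $w(Dx_0-ax_0)=a-a=0$, so $Dx_0-ax_0=\sum g_jv_j$ with $g_j\in\mathcal O(I)$. By Lemma~\ref{lem:bij} there are $f_j\in\mathcal O(I)$ with $f_j'-af_j=g_j$, and $x=x_0-\sum f_jv_j$ satisfies $Dx=ax$ and $w(x)=1$. The difference of two solutions on $I$ is $\sum f_jv_j$ with $f_j\in\mathcal O(I)$ and $f_j'-af_j=0$, so $f_j=0$. By this uniqueness the solution on a larger interval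 restricts to the solution on a smaller one. So the solutions on an increasing sequence of intervals $I$ with union $(\alpha,1)$ define $x$ on $\alpha<|t|<1$.
\end{proof}

\begin{lemma}\label{lem:proj}
There are $\alpha_0\in(\alpha,1)$ and $C_2\ge1$ with $|w|_\rho|x|_\rho\le C_2$ for all $\rho\in[\alpha_0,1)$.
\end{lemma}

\begin{proof}
Put $T_s=\frac1{s!}D^s$. We compare its sizes on all of $\mathcal F^n$, on $x$, and on $\ker w$, for $\rho\in(\alpha,1)$.

\emph{In general.} Put $C'=\max(C,1/\alpha)$. Then $|Dz|_\rho\le\max(\rho^{-1},C)|z|_\rho\le C'|z|_\rho$, so $|T_sz|_\rho\le\frac{C'^s}{|s!|}|z|_\rho$ for $z\in\mathcal F^n$.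

\emph{On $x$.} As $D(fx)=(f'+af)x$, we have $T_sx=a_s^+x$.

\emph{On $\ker w$.} Let $z\in\mathcal F^n$ and $w(z)=0$. As in the proof of Lemma~\ref{lem:w}, $z=\sum f_jv_j$ with $f_j\in\mathcal F$. The $v_j$ are horizontal, so $T_sz=\sum_j(\partial_sf_j)v_j$. We have no bounds on the $f_j$, so we rewrite this in terms of $z$. For $\phi\in\mathcal F$ and $v\in\mathcal F^n$,
\[
(\partial_s\phi)\,v=\sum_{k=0}^s(-1)^k\partial_{s-k}(\phi\,\partial_kv).
\]
Indeed, since $\partial_{r-k}\partial_k=\binom rk\partial_r$, the right side is $\sum_{r=0}^s\bigl(\sum_{k\le r}(-1)^k\binom rk\bigr)\,\partial_{s-r}\phi\,\partial_rv$, and the inner sum vanishes for $r\ge1$. Take $\phi=f_j$, $v=v_j$, insert $\partial_kv_j=H_kv_j$ from Lemma~\ref{lem:H}, and sum over $j$: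
\[
T_sz=\sum_{k=0}^s(-1)^k\partial_{s-k}(H_kz),\qquad\text{so}\qquad |T_sz|_\rho\le C_1c_m(s)\rho^{-s}|z|_\rho
\]
by \eqref{eq:div} and the bound for $H_k$.

\emph{Comparison.} By Lemma~\ref{lem:exp} we can fix $s\ge1$ with $|a_s^+|_1>C_1s^{m-1}$. Then there is $\alpha_0\in(\alpha,1)$ with $|a_s^+|_\rho>C_1s^{m-1}\rho^{-s}$ for $\rho\in[\alpha_0,1)$. Put $C_2=C'^s/|s!|\ge1$, and let $\rho\in[\alpha_0,1)$. If $|w|_\rho|x|_\rho\le1$ we are done. Otherwise choose $i$ with $|w_i|_\rho=|w|_\rho$ and put $z=x-w_i^{-1}e_i$. Then $w(z)=1-1=0$. Moreover $|w_i^{-1}e_i|_\rho=|w|_\rho^{-1}<|x|_\rho$, so $|z|_\rho=|x|_\rho$. Applying $T_s$ to $x=z+w_i^{-1}e_i$ gives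
\[
|a_s^+|_\rho|x|_\rho\le\max\bigl(C_1s^{m-1}\rho^{-s}|x|_\rho,\ C_2|w|_\rho^{-1}\bigr).
\]
The first entry is smaller than the left side. So $|a_s^+|_\rho|x|_\rho\le C_2|w|_\rho^{-1}$. Since $|a_s^+|_\rho>1$, the claim follows.
\end{proof}

\subsection{Conclusion}

\begin{proof}[Proof of Theorem~\ref{thm:C} for $n=\delta+1$]
First, the $w_i$ are bounded. As a function of $r=\log\rho\in[\log\alpha_0,0)$, $\log|x|_\rho$ is a supremum of affine functions, hence convex. So it lies above a supporting line and, the interval being bounded, it is bounded below. By Lemma~\ref{lem:proj}, $\log|w|_\rho\le\log C_2-\log|x|_\rho$ is bounded above as $\rho\to1$. So the coefficients of the $w_i$ are bounded.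

Hence $w$ restricts to a $K[\![t]\!]_0$-linear map $M\to K[\![t]\!]_0$. Let $S\subset M$ be its kernel. It is $D$-stable by \eqref{eq:w}. Since $K[\![t]\!]_0$ is a principal ideal domain and $w\neq 0$, the ideal $w(M)\cong M/S$ is free of rank $1$. So $M=S\oplus K[\![t]\!]_0e$ with $w(e)\ne0$, and $S$ is free of rank $n-1=\delta$. Over $K\{t\}$, an element $z=y+fe$ with $y\in S\otimes K\{t\}$ and $f\in K\{t\}$ has $w(z)=fw(e)$, so $S\otimes K\{t\}$ is the kernel of $w$ on $M\otimes K\{t\}$ and contains $V$. Therefore $H^0(S\otimes K\{t\})=V$ has dimension $\delta=\operatorname{rank}S$. Proposition~\ref{prop:full} for $S$ gives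
\[
V\subset S\otimes K[\![t]\!]_{\delta-1}\subset M\otimes K[\![t]\!]_{\delta-1}. \qedhere
\]
\end{proof}

\begin{thebibliography}{1}
\bibitem{Book} A printed mathematics book (source of the problem).
\end{thebibliography}
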